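# A separable reflexive space with a separating quartic and no four times differentiable norm

## 1. The theorem and the words in it

**Theorem 1.** There are finite-dimensional normed spaces $Z_i$ such that $X=(\bigoplus_i Z_i)_4$ has a continuous 4‑homogeneous polynomial $P$ with
$$\tfrac1{19}\|x\|^4\le P(x)\le\|x\|^4\qquad(x\in X),$$
but no equivalent norm on $X$ is four times Fréchet differentiable on $X\setminus\{0\}$. In particular $X$ has a separating polynomial and no $C^\infty$ norm (not even a $C^4$ norm).

The theorem answers the following question in the negative. Suppose a separable real Banach space carries a polynomial that vanishes at $0$ and stays above a positive constant on the unit sphere. Must it carry an equivalent norm that is $C^\infty$ away from $0$? A separating polynomial is a smooth function that measures the size of $x$, so one hopes to make a smooth norm out of it. The theorem says that this can fail, even for a reflexive space and a homogeneous polynomial of degree $4$.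

All spaces are real. Here is the vocabulary.

**Definition (polynomials).** A continuous $k$-homogeneous polynomial on $X$ is a map $P(x)=\check P(x,\dots,x)$ with $\check P$ a bounded symmetric $k$-linear form, the polar form of $P$. A polynomial is a finite sum of continuous homogeneous polynomials. We write $\|P\|=\sup_{\|x\|\le1}|P(x)|$. The polarization inequality says that $|P|\le C\|\cdot\|^k$ implies
$$|\check P(x_1,\dots,x_k)|\le C\,\frac{k^k}{k!}\,\|x_1\|\cdots\|x_k\|.$$

**Definition (separating).** A polynomial $P$ with $P(0)=0$ is separating if $\inf_{S_X}P>0$, where $S_X$ is the unit sphere. For example, $\sum_i x_i^4$ is separating on $\ell_4$, since it equals $\|x\|^4$.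

**Definition (smoothness).** A function $f$ is $m$ times Fréchet differentiable at $x$ if $D^{m-1}f$ exists near $x$ and is Fréchet differentiable at $x$. For example, $|t|^3$ on $\mathbb R$ is twice but not three times differentiable at $0$, its second derivative being $6|t|$. A $C^\infty$ norm on $X$ is an equivalent norm that is $C^\infty$ on $X\setminus\{0\}$.

We use the Taylor–Peano formula: if $f$ is $m$ times differentiable at $x$, then $f(x+h)=f(x)+\sum_{k=1}^m\frac1{k!}D^kf(x)[h^k]+o(\|h\|^m)$.

**Definition (sums).** For finite-dimensional normed spaces $Z_i$, the space $(\bigoplus_i Z_i)_m$ consists of the sequences $x=(x_i)$, $x_i\in Z_i$, with $\|x\|=(\sum\|x_i\|^m)^{1/m}<\infty$. We call the $Z_i$ its blocks. With all $Z_i=\mathbb R$ this is $\ell_m$. The space is separable, and for $1<m<\infty$ it is reflexive.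

Here is one construction that we shall use twice. Let $p_i$ be $m$-homogeneous polynomials on $Z_i$ with $|p_i|\le C\|\cdot\|^m$, with the same $C$ for all $i$. Polarization on each block followed by Hölder's inequality with $m$ factors gives
$$\sum_i|\check p_i(x^1_i,\dots,x^m_i)|\le C\frac{m^m}{m!}\sum_i\|x_i^1\|\cdots\|x_i^m\|\le C\frac{m^m}{m!}\|x^1\|\cdots\|x^m\|.$$
So $x\mapsto\sum_ip_i(x_i)$ is a continuous $m$-homogeneous polynomial on $(\bigoplus Z_i)_m$. We call this the summation principle.

## 2. Degrees two and three, and quartics in two variables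

In degree at most $3$ the answer to the question is yes, for every Banach space. Let $P=P_1+P_2+P_3$ be separating, with $P_k$ $k$-homogeneous. On $S_X$,
$$P_2(x)=\tfrac12\big(P(x)+P(-x)\big)\ge c:=\inf_{S_X}P>0 .$$
Hence $c\|x\|^2\le P_2(x)\le\|P_2\|\|x\|^2$. So $\check P_2$ is an inner product and $\sqrt{P_2}$ is an equivalent Hilbertian norm. It is $C^\infty$ off $0$, because $P_2$ is a polynomial that is positive there.

In degree $4$ a positive-definite form need not be the fourth power of a norm. Look at
$$f_c(x,y)=x^4+c\,x^2y^2+y^4\quad\text{on }\mathbb R^2 .$$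
It is positive off $0$ exactly when $c>-2$. The determinant of its Hessian is
$$(12x^2+2cy^2)(12y^2+2cx^2)-16c^2x^2y^2=24c(x^4+y^4)+(144-12c^2)x^2y^2 .$$
At $(1,0)$ this is $24c$, so convexity needs $c\ge0$. At $(1,1)$ it is $-12(c-6)(c+2)$, so convexity needs $c\le6$. Conversely, if $0\le c\le6$, then the diagonal entries of the Hessian are nonnegative and, by $x^4+y^4\ge2x^2y^2$, the determinant is at least $-12(c-6)(c+2)x^2y^2\ge0$. So $f_c$ is convex exactly for $0\le c\le6$, whereas $-2<c<0$ gives separating quartics that are not convex.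

For $c=-1$ the failure of the triangle inequality for $f_{-1}^{1/4}$ is visible by hand. Let $s^2=\frac{1+\sqrt{13}}4>1$. Then $s^4-\frac12s^2+\frac14=1$, so $f_{-1}(s,\pm\frac1{\sqrt2})=1$, while the midpoint $(s,0)$ has $f_{-1}=s^4>1$.

So the first thing one would try, $P^{1/4}$, is a smooth positive homogeneous function, and it stops being a norm at the triangle inequality. On a single finite-dimensional space nothing is lost: one can use a Euclidean norm $|\cdot|$, and $|\cdot|^4$ is a convex quartic. The price is the constant of equivalence between $|\cdot|$ and the given norm. If there is an obstruction, it must be in the size of constants along a sequence of finite-dimensional blocks.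

## 3. Blockwise smoothing and the Taylor polynomial at a zero coordinate

Let $X=(\bigoplus Z_i)_4$, and suppose that on each block we have a norm $F_i$, $C^\infty$ off $0$, with $\|\cdot\|\le F_i\le2\|\cdot\|$. It is natural to try
$$F(x)=\Big(\sum_iF_i(x_i)^4\Big)^{1/4},$$
which is an equivalent norm on $X$. Here is the point where it stops working. Take $x_0\ne0$ whose $i$-th coordinate is $0$. If $F$ is four times differentiable at $x_0$, then so is $F^4$, and on the $i$-th block it differs from $F_i^4$ by a constant. So $F_i^4$ has a fourth-order Taylor expansion at $0$: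
$$t^4F_i(u)^4=\sum_{k=1}^4t^kP_k(u)+o(t^4)\qquad(t\to0).$$
Comparing powers of $t$ gives $P_1=P_2=P_3=0$ and $F_i^4=P_4$. Thus $F_i^4$ must be a polynomial, and a convex one. However smooth $F_i$ is off $0$, the only admissible $F_i^4$ are convex quartics.

This concerns norms of a special shape. The next theorem says that the same conclusion holds for every norm, if each block is repeated infinitely often.

**Theorem 2.** Let $m\ge2$ be even, and let $Z_i$ be finite-dimensional normed spaces, each occurring (up to isometry) infinitely often in the sequence. For $X=(\bigoplus Z_i)_m$ the following are equivalent: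

* (a) $X$ has an equivalent norm that is $m$ times Fréchet differentiable on $X\setminus\{0\}$;
* (b) there are $K<\infty$ and convex $m$-homogeneous polynomials $R_i$ on $Z_i$ with $\|z\|^m\le R_i(z)\le K\|z\|^m$ for all $i$ and all $z\in Z_i$;
* (c) $X$ has an equivalent norm $N$ such that $N^m$ is a polynomial (so $N$ is $C^\infty$, even analytic, off $0$).

This turns the infinite-dimensional question into one about constants in finite dimensions. We then need blocks on which $\|\cdot\|^4$ is uniformly comparable to a quartic, but not uniformly comparable to a convex quartic.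

**Proposition 3.** For every integer $r\ge4$ there are a finite-dimensional normed space $X_r$ and a 4‑homogeneous polynomial $q_r$ on $X_r$ with $q_r\le\|\cdot\|^4\le19\,q_r$, such that if $R$ is a convex 4‑homogeneous polynomial with $\|\cdot\|^4\le R\le K\|\cdot\|^4$ on $X_r$, then
$$K\ge\frac{r}{21(3+2\log r)} .$$

**Theorem 1 from Theorem 2 and Proposition 3.** Let $(Z_i)$ list every $X_r$, $r\ge4$, infinitely often, and let $q_{(i)}$ be the polynomial $q_r$ on $Z_i=X_r$. Since $0\le\frac1{19}\|\cdot\|^4\le q_{(i)}\le\|\cdot\|^4$, the summation principle shows that $P(x)=\sum_iq_{(i)}(x_i)$ is a continuous 4‑homogeneous polynomial on $X$. Summing the block inequalities gives $\frac1{19}\|x\|^4\le P(x)\le\|x\|^4$. If $X$ had an equivalent norm that is four times differentiable off $0$, then (a)⇒(b) with $m=4$ would give one finite $K$ with $K\ge r/(21(3+2\log r))$ for all $r\ge4$. The right side tends to infinity with $r$, a contradiction. $\square$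

Sections 4–6 prove Theorem 2, and Sections 7–9 prove Proposition 3.

## 4. From convex polynomials on the blocks to a polynomial norm

**Step (b)⇒(c).** The purpose is to glue the $R_i$ into one polynomial. Since $0\le R_i\le K\|\cdot\|^m$, the summation principle shows that $R(x)=\sum R_i(x_i)$ is a continuous $m$-homogeneous polynomial. It is convex as a sum of convex functions, even because $m$ is even, and $\|x\|^m\le R(x)\le K\|x\|^m$. So $\{R\le1\}$ is convex, symmetric and bounded, with $0$ in its interior, and its gauge is an equivalent norm $N$. By homogeneity $R(x/c)\le1$ means $R(x)^{1/m}\le c$, hence $N=R^{1/m}$ and $N^m=R$.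

**Step (c)⇒(a).** Off $0$, $N=(N^m)^{1/m}$ is the composition of a positive polynomial with $t\mapsto t^{1/m}$ on $(0,\infty)$, which is $C^\infty$ and analytic. $\square$

## 5. Polynomials of degree below $m$ die out along the blocks

For (a)⇒(b) we shall expand a smooth norm at a point $x_0$ and look at far blocks, where $x_0$ is almost zero. The lower-order Taylor terms have to disappear there.

**Lemma 4.** Let $X=(\bigoplus Z_i)_m$ and let $P$ be a continuous $k$-homogeneous polynomial on $X$, $1\le k<m$. Then $\sup_{z\in Z_i,\ \|z\|\le1}|P(z)|\to0$ as $i\to\infty$.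

On $\ell_4$, for instance, the formal sum $\sum x_i^3$, which would violate the lemma, is not defined everywhere: $x_i=i^{-1/3}$ lies in $\ell_4$, but its cubes sum to infinity. The condition $k<m$ is needed, because $\sum x_i^4$ equals $1$ at every unit vector of $\ell_4$.

*Proof.* The idea is that many blocks with $P\ge\delta$ should make $P$ of size $N\delta$ on a vector of norm only $N^{1/m}$. Cross terms could cancel this, so we isolate the diagonal terms by random selection.

Suppose the claim fails. Replacing $P$ by $-P$ if necessary, there are $\delta>0$ and, for every $N$, vectors $z_1,\dots,z_N$ in distinct blocks with $\|z_j\|\le1$ and $P(z_j)\ge\delta$. Let $\eta_1,\dots,\eta_N$ be independent with $\Pr(\eta_j=1)=s=1-\Pr(\eta_j=0)$. Write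
$$P\Big(\sum t_jz_j\Big)=\sum_{|\alpha|=k}c_\alpha t^\alpha .$$
Since $\eta_j^a=\eta_j$ for $a\ge1$, we have $\mathbb E\eta^\alpha=s^{|\operatorname{supp}\alpha|}$. Hence $\pi(s)=\mathbb E\,P(\sum\eta_jz_j)$ is a polynomial in $s$ of degree at most $k$. Its linear coefficient collects the $\alpha$ supported on a single index, so it equals $\sum_jP(z_j)\ge N\delta$.

On the other hand $\|\sum\eta_jz_j\|\le N^{1/m}$, so $|\pi(s)|\le\|P\|N^{k/m}$ for $s\in[0,1]$. On the finite-dimensional space of polynomials of degree at most $k$, the linear coefficient is a linear functional, hence bounded by $c_k\sup_{[0,1]}|\pi|$ with $c_k$ depending only on $k$. Thus $N\delta\le c_k\|P\|N^{k/m}$ for all $N$, which is false for large $N$ because $k<m$. $\square$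

## 6. From a smooth norm to convex polynomials on the blocks

Let $F$ be an equivalent norm that is $m$ times differentiable off $0$, with $a\|x\|\le F(x)\le b\|x\|$ and $a>0$. Put $E=F^2$; it is convex and $m$ times differentiable off $0$. The plan is to take the $m$-th Taylor polynomial of $E$ at some $x_0\ne0$, restrict it to the far copies of a fixed block $Z$, and pass to a limit $R$. Convexity of $R$ and the bound $R\le C\|\cdot\|^m$ will be soft. The lower bound $R\ge\varepsilon\|\cdot\|^m$ is not, and it depends on $x_0$.

Here is a smooth norm and an $x_0$ for which the limit is $R=0$. Write $\ell_4=\mathbb R\oplus\ell_4$ with points $(s,y)$. Let $\theta$ be an even convex $C^\infty$ function on $\mathbb R$ with $\theta=0$ on $[-\frac12,\frac12]$, $\theta''>0$ on $(\frac12,\infty)$, and $\theta(1)=1$. Put $H(s,y)=\theta(s)+\theta(\|y\|)$. This $H$ is convex. It is $C^\infty$, because $\theta(\|y\|)$ vanishes for $\|y\|<\frac12$ and $\|\cdot\|_{\ell_4}$ is $C^\infty$ off $0$. Let $F$ be the gauge of the bounded symmetric convex set $\{H\le1\}$. For $x\ne0$,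 $c=F(x)$ solves $H(x/c)=1$. Where $H(x)=1$, the convex function $t\mapsto H(tx)$ is $0$ at $t=0$ and $1$ at $t=1$, so its derivative at $1$ is at least $1$, and the implicit function theorem makes $F$ a $C^\infty$ norm. But if $s\ne0$ and $\|y\|\le|s|/2$, then $H((s,y)/|s|)=\theta(1)+0=1$, so $F(s,y)=|s|$. At $x_0=(1,0)$ all Taylor terms of $E$ vanish on the later blocks.

So $x_0$ must be a point where $E$ grows at least like $\varepsilon\|\cdot\|^m$, up to a linear term. We look for it as a minimizer of $E-\varepsilon\|\cdot\|^m+\text{(linear)}$. Existence of a minimizer is not automatic, because $-\varepsilon\|\cdot\|^m$ is not weakly lower semicontinuous. For instance, $\varphi(x)=-\sum(1-\frac1j)x_j^2$ on the unit ball of $\ell_2$ has $\varphi(e_j)\to-1$, but $\varphi(x)>-\|x\|^2\ge-1$ for $x\ne0$ and $\varphi(0)=0$, so the infimum $-1$ is not attained. A small linear perturbation repairs this, by the following theorem.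

**Definition (Radon–Nikodým property).** A slice of a bounded set $A$ is a set $\{x\in A:f(x)>\sup_Af-\alpha\}$ with $f\in X^*$ and $\alpha>0$. A bounded closed convex set $D$ has the Radon–Nikodým property if every nonempty subset of $D$ has slices of arbitrarily small diameter.

We use the textbook fact that every bounded closed convex subset of a reflexive space has this property. The unit ball $B$ of $c_0$ does not: given a slice by $f\in\ell_1$, take a finitely supported $x$ in it. For large $j$ the vectors $x\pm e_j$ lie in $B$ and, as $f_j\to0$, in the slice, so its diameter is at least $2$.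

**Stegall's theorem** (C. Stegall, *Optimization of functions on certain subsets of Banach spaces*, Math. Ann. 236 (1978)). If $D$ is a nonempty bounded closed convex set with the Radon–Nikodým property and $\varphi:D\to\mathbb R$ is lower semicontinuous and bounded below, then $\varphi+g$ attains its minimum on $D$ for a dense set of $g\in X^*$.

**Step 1: choice of $x_0$.** The purpose is to find $x_0\neq0$ with $E$ supported from below near $x_0$ by a linear function plus $\varepsilon\|\cdot\|^m$. Pick $u$ with $F(u)=1$ and $f_0\in X^*$ of $F$-dual norm $1$ with $f_0(u)=1$. Let $D=\{F\le2\}$, $\varepsilon=(a/2)^m$ and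
$$\varphi(x)=F(x)^2-f_0(x)-\varepsilon\|x\|^m .$$
The linear term $f_0$ is there to keep the minimizer away from $0$. On $D$ we have $\|x\|\le2/a$, so $\varepsilon\|x\|^m\le1$ and $\varphi\ge-3$. Where $F=2$ we have $\varphi\ge4-2-1=1$. Also $\varphi(0)=0$ and $\varphi(u/2)\le\frac14-\frac12=-\frac14$.

As $X$ is reflexive and $\varphi$ is continuous, Stegall's theorem gives $g\in X^*$ of $F$-dual norm at most $\frac1{16}$ such that $\varphi+g$ attains its minimum on $D$, say at $x_0$. The minimum is at most $-\frac14+\frac1{32}<0$ (test at $u/2$). The value at $0$ is $0$, and the values where $F=2$ are at least $1-\frac18>0$. So $x_0\ne0$ and $F(x_0)<2$. Put $\ell=f_0-g$. Since $x_0$ is interior to $D$, there is $\rho>0$ such that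
$$E(x_0+h)-E(x_0)\ \ge\ \ell(h)+\varepsilon\big(\|x_0+h\|^m-\|x_0\|^m\big)\qquad(\|h\|\le\rho).\tag{1}$$

**Step 2: Taylor expansion at $x_0$.** Since $x_0\ne0$, the Taylor–Peano formula gives, after shrinking $\rho$,
$$E(x_0+h)=E(x_0)+\sum_{k=1}^mP_k(h)+\theta(h),\qquad|\theta(h)|\le\omega(\|h\|)\,\|h\|^m\qquad(\|h\|\le\rho),\tag{2}$$
with continuous $k$-homogeneous $P_k$ and $\omega$ nondecreasing, $\omega(t)\to0$ as $t\to0$. (From here on, $\theta$ is this remainder.)

**Step 3: the limit polynomial on a fixed block.** The purpose is to see only the degree-$m$ term. Fix a space $Z$ of the list and let $J$ be the infinite set of $i$ with $Z_i=Z$ (identified by an isometry). For $u\in Z$ let $u^{(i)}$ be its copy in the $i$-th block, and put $P^i_k(u)=P_k(u^{(i)})$ for $i\in J$. By Lemma 4, $P^i_k\to0$ uniformly on the unit ball $B_Z$ for $1\le k<m$, and $\ell(u^{(i)})\to0$ as well, since $\ell$ is $1$-homogeneous and $m\ge2$. Further $|P^i_m|\le\|P_m\|$ on $B_Z$. The $m$-homogeneous polynomials on the finite-dimensional $Z$ form a finite-dimensional space, so along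 a subsequence of $J$ we have $P^i_m\to R$ uniformly on $B_Z$. Here $R$ is an $m$-homogeneous polynomial with
$$R\le\|P_m\|\,\|\cdot\|^m .$$
All limits $i\to\infty$ below are along this subsequence.

**Step 4: lower bound for $R$.** This is where the choice of $x_0$ pays. Let $\delta_i=\|(x_0)_i\|$; then $\delta_i\to0$. For $\|u\|\le1$ and $0<t\le\rho$, only the $i$-th coordinate changes, so
$$\|x_0+tu^{(i)}\|^m-\|x_0\|^m=\|(x_0)_i+tu\|^m-\delta_i^m\ge\big((t\|u\|-\delta_i)_+\big)^m-\delta_i^m .$$
Put $h=tu^{(i)}$ in (1) and use (2), with $|\theta(tu^{(i)})|\le\omega(t)t^m$: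
$$\sum_{k=1}^mt^kP^i_k(u)+\omega(t)t^m\ \ge\ t\,\ell(u^{(i)})+\varepsilon\Big[\big((t\|u\|-\delta_i)_+\big)^m-\delta_i^m\Big].$$
Let $i\to\infty$ with $t$ fixed: $t^mR(u)+\omega(t)t^m\ge\varepsilon t^m\|u\|^m$. Divide by $t^m$ and let $t\to0$: $R(u)\ge\varepsilon\|u\|^m$ on $B_Z$, hence on $Z$ by homogeneity. The order of limits matters: first $i\to\infty$ removes the lower-order terms and $\delta_i$, and only then may we divide by $t^m$.

**Step 5: convexity of $R$.** For $u,v\in B_Z$ and $w=\frac{u+v}2$, convexity gives $E(x_0+tu^{(i)})+E(x_0+tv^{(i)})-2E(x_0+tw^{(i)})\ge0$. Insert (2); the remainders contribute at most $4\omega(t)t^m$, so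
$$\sum_{k=1}^mt^k\big(P^i_k(u)+P^i_k(v)-2P^i_k(w)\big)\ge-4\omega(t)t^m .$$
Let $i\to\infty$, divide by $t^m$ and let $t\to0$: $R(u)+R(v)\ge2R(\frac{u+v}2)$ on $B_Z$, and by homogeneity on $Z$. A continuous midpoint-convex function is convex.

**Step 6: uniformity.** We have $\|\cdot\|^m\le R/\varepsilon\le K\|\cdot\|^m$ on $Z$ with $K=\|P_m\|/\varepsilon$. Both $\varepsilon$ and $P_m$ were fixed before $Z$ was chosen, so $K$ does not depend on $Z$. This is (b), and Theorem 2 is proved. $\square$

## 7. A quadratic form that is almost monotone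

We turn to Proposition 3. The quartics will have the form $q(\lambda)=Q(\lambda^2)$, where $\lambda^2$ is the pointwise square of $\lambda\in\mathbb R^\Omega$, $\Omega$ is a finite set, and $Q$ is a quadratic form. Two facts guide the choice of $Q$. In $f_c=x^4+cx^2y^2+y^4$ a negative coefficient destroyed convexity. In Section 9 we shall see in general that a convex quartic in the squares has nonnegative coefficients. So $Q$ should differ from every form with nonnegative coefficients. On the other hand $Q(\lambda^2)$ must be comparable to the fourth power of a norm. It turns out to suffice that $Q$ is monotone on nonnegative functions up to a constant factor. Forms with nonnegative coefficients are monotone, so we want a form that is almost monotone without being close to one of those.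

Fix $r\ge4$ and put
$$n=r^2,\qquad\kappa=r^{-2}\le\tfrac1{16},\qquad\Lambda=\log(1/\kappa)=2\log r\ge1 .$$
Let $\Omega=\{1,\dots,n\}^r$ with the uniform probability, $\mathbb E$ the expectation, and $\mathbb E_d\mu=\mathbb E(\mu\mid x_d)$ for $\mu\in\mathbb R^\Omega$. The coordinates $x_1,\dots,x_r$ are independent. Define
$$Q(\mu)=\kappa\,\mathbb E\mu^2+\Lambda(\mathbb E\mu)^2+\sum_{d=1}^r\mathbb E\big(\mathbb E_d\mu-\mathbb E\mu\big)^2 .$$
It is a positive definite quadratic form, because of its first term. Since $\mathbb E(\mathbb E_d\mu)^2=n^{1-2r}\sum_{x_d=y_d}\mu_x\mu_y$, its coefficients can be read off: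
$$Q(\mu)=n^{-2r}\sum_{x,y\in\Omega}\mu_x\mu_y\Big[\kappa n^r\mathbf 1_{x=y}+\Lambda-r+n\,N(x,y)\Big],\qquad N(x,y)=\#\{d:x_d=y_d\}.$$
When $N(x,y)=0$ the bracket is $2\log r-r<0$.

Why three terms? The variance sum alone is far from monotone: it vanishes at the constant $\mathbf 1$ and not at smaller functions. With the $\kappa$-term added it still is. If $r$ is even and $\mu$ is the indicator of $\{x_1\in A\}$ with $|A|=n/2$, then the variance sum is $\frac14$ at $\mu$, while $\kappa\,\mathbb E\mathbf 1^2=\kappa=r^{-2}$.

What if we use only a mean term, $Q_C(\mu)=C(\mathbb E\mu)^2+\sum_d\mathbb E(\mathbb E_d\mu-\mathbb E\mu)^2$? For $r$ even and $|A|=n/2$ let $\mu=\mathbf 1_{A^r}$ and $\nu=\mathbf 1_{A^r}+\mathbf 1_{(A^c)^r}\ge\mu$. Then $\mathbb E\mu=2^{-r}$ and $\mathbb E_d\mu=2^{1-r}\mathbf 1_{\{x_d\in A\}}$, so $Q_C(\mu)=(C+r)4^{-r}$. But $\mathbb E_d\nu=\mathbb E\nu=2^{1-r}$, so $Q_C(\nu)=4C\cdot4^{-r}$. A bound $Q_C(\mu)\le LQ_C(\nu)$ thus forces $C\ge r/(4L-1)$. That is too large for the argument of Section 9, which compares the value of the form at $\mathbf 1$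 (here $C$) with $r$ and profits only if it is much smaller. The term $\kappa\,\mathbb E\mu^2$ takes care of such functions of tiny mean: here $\kappa\,\mathbb E\nu^2=2^{1-r}/r^2\ge r4^{-r}$ as soon as $r^3\le2^{r+1}$, which holds for $r\ge8$. With it a mean coefficient of only $\Lambda=2\log r$ is enough.

**Lemma 5.** If $0\le\mu\le\nu$ on $\Omega$, then $Q(\mu)\le19\,Q(\nu)$.

*Proof.* Let $M=\mathbb E\nu$ and assume $M>0$ (otherwise $\nu=0$). Note $\mathbb E\mu\le M$ and $0\le\mathbb E_d\mu\le\mathbb E_d\nu$. The first two terms of $Q$ are monotone. We split the variance sum according to the size of $\mathbb E_d\nu$.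

**Step 1: heavy part.** Where $\mathbb E_d\nu>2M$, the variance term of $\nu$ itself is large and dominates. Indeed, there
$$|\mathbb E_d\mu-\mathbb E\mu|\le\max(\mathbb E_d\mu,\mathbb E\mu)\le\mathbb E_d\nu\le2(\mathbb E_d\nu-M),$$
hence
$$\sum_d\mathbb E\big[(\mathbb E_d\mu-\mathbb E\mu)^2\mathbf 1_{\{\mathbb E_d\nu>2M\}}\big]\le4\sum_d\mathbb E(\mathbb E_d\nu-\mathbb E\nu)^2 .$$

**Step 2: light part, set-up.** Let $g_d=(\mathbb E_d\mu-\mathbb E\mu)\mathbf 1_{\{\mathbb E_d\nu\le2M\}}$. This is a function of $x_d$ with $|g_d|\le\max(\mathbb E_d\mu,\mathbb E\mu)\,\mathbf 1_{\{\mathbb E_d\nu\le2M\}}\le2M$. Let $V=\sum_d\mathbb Eg_d^2$. We claim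
$$V\le18\Lambda M^2+\kappa\,\mathbb E\mu^2.\tag{3}$$
If $V\le16\Lambda M^2$ this is clear, so let $V>16\Lambda M^2$; in particular $V>0$.

**Step 3: $V$ as a correlation.** The purpose is to write $V$ as the correlation of $\mu$ with a sum of independent bounded variables. Put $G_d=g_d-\mathbb Eg_d$ and $G=\sum_dG_d$. The $G_d$ are independent with mean zero, $|G_d|\le4M$ and $\mathbb EG_d^2\le\mathbb Eg_d^2$. Since $G_d$ depends only on $x_d$ and has mean zero, and $\mathbb E(\mathbb E_d\mu-\mathbb E\mu)=0$,
$$\mathbb E[\mu G_d]=\mathbb E[(\mathbb E_d\mu-\mathbb E\mu)G_d]=\mathbb E[(\mathbb E_d\mu-\mathbb E\mu)g_d]=\mathbb Eg_d^2 .$$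
Summing over $d$, $V=\mathbb E[\mu G]$.

**Step 4: the tail of $G$.** The purpose is to show that $G$ rarely exceeds a multiple of $\sqrt{\Lambda V}$. Let $t=\sqrt{\Lambda/V}$. By $V>16\Lambda M^2$ we have $t<\frac1{4M}$, so $|tG_d|\le1$. Since $e^s\le1+s+s^2$ for $|s|\le1$,
$$\mathbb Ee^{tG}=\prod_d\mathbb Ee^{tG_d}\le\prod_d(1+t^2\mathbb EG_d^2)\le e^{t^2V}=e^\Lambda .$$
Let $\tau=3\sqrt{\Lambda V}$, so that $t\tau=3\Lambda$. Using $s_+^2\le2e^s$ and $e^{-\Lambda}=\kappa$,
$$\mathbb E(G-\tau)_+^2\le2t^{-2}\,\mathbb Ee^{t(G-\tau)}\le\frac{2V}\Lambda\,e^{\Lambda-3\Lambda}=\frac{2V\kappa^2}\Lambda .$$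

**Step 5: conclusion for the light part.** As $\mu\ge0$ and $G\le\tau+(G-\tau)_+$,
$$V=\mathbb E[\mu G]\le\tau\,\mathbb E\mu+\mathbb E[\mu(G-\tau)_+]\le3\sqrt{\Lambda V}\,M+\frac\kappa2\,\mathbb E\mu^2+\frac1{2\kappa}\,\mathbb E(G-\tau)_+^2 .$$
The last term is at most $\kappa V/\Lambda\le V/16$, because $\kappa\le\frac1{16}$ and $\Lambda\ge1$. By the inequality of arithmetic and geometric means $3\sqrt{\Lambda V}\,M\le\frac V4+9\Lambda M^2$. Therefore $\frac{11}{16}V\le9\Lambda M^2+\frac\kappa2\mathbb E\mu^2$, that is,
$$V\le\tfrac{144}{11}\Lambda M^2+\tfrac8{11}\kappa\,\mathbb E\mu^2 ,$$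
which implies (3).

**Step 6: adding up.** By Steps 1 and 5, and $\mathbb E\mu\le M$, $\mathbb E\mu^2\le\mathbb E\nu^2$,
$$Q(\mu)\le\kappa\,\mathbb E\nu^2+\Lambda M^2+18\Lambda M^2+\kappa\,\mathbb E\nu^2+4\sum_d\mathbb E(\mathbb E_d\nu-\mathbb E\nu)^2\le19\,Q(\nu).\qquad\square$$

## 8. The space $X_r$

The next task is to turn the almost monotone form into a norm whose fourth power is comparable to $Q(\lambda^2)$.

**Step 1: a monotone norm.** For $u\in\mathbb R^\Omega$ let
$$\|u\|_Y=\sup\{Q(\mu)^{1/2}:0\le\mu\le|u|\}.$$
The supremum is finite by compactness, absolutely homogeneous in $u$, monotone in $|u|$, and positive for $u\ne0$ since it is at least $Q(|u|)^{1/2}$. For the triangle inequality let $0\le\mu\le|u+v|\le|u|+|v|$. Put $\mu_1=\min(\mu,|u|)$ and $\mu_2=\mu-\mu_1=(\mu-|u|)_+$, so that $0\le\mu_1\le|u|$ and $0\le\mu_2\le|v|$. As $Q^{1/2}$ is a norm, $Q(\mu)^{1/2}\le Q(\mu_1)^{1/2}+Q(\mu_2)^{1/2}\le\|u\|_Y+\|v\|_Y$. By Lemma 5,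
$$Q(|u|)\le\|u\|_Y^2\le19\,Q(|u|).\tag{4}$$

**Step 2: passing to square roots.** Let $X_r=\mathbb R^\Omega$ with $\|\lambda\|=\|\lambda^2\|_Y^{1/2}$. Homogeneity and positivity are clear. For the triangle inequality take $\lambda,\lambda'\ne0$ and $s>0$. Pointwise $(\lambda+\lambda')^2\le(1+s)\lambda^2+(1+\frac1s)\lambda'^2$, so the monotonicity and triangle inequality of $\|\cdot\|_Y$ give
$$\|\lambda+\lambda'\|^2\le(1+s)\|\lambda\|^2+\big(1+\tfrac1s\big)\|\lambda'\|^2 .$$
For $s=\|\lambda'\|/\|\lambda\|$ the right side is $(\|\lambda\|+\|\lambda'\|)^2$.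

**Step 3: the quartic.** Put $q_r(\lambda)=Q(\lambda^2)$, a 4‑homogeneous polynomial. Inequality (4) with $u=\lambda^2$ reads $q_r(\lambda)\le\|\lambda\|^4\le19\,q_r(\lambda)$, which is the first half of Proposition 3.

## 9. Convexity forces nonnegative coefficients, and slabs rule them out

Let $R$ be a convex 4‑homogeneous polynomial on $X_r$ with $\|\cdot\|^4\le R\le K\|\cdot\|^4$. Then $q_r\le R\le19K\,q_r$. We want a lower bound for $K$.

**Step 1: remove the odd monomials.** Average $R$ over all sign changes $\lambda\mapsto(\sigma_x\lambda_x)_x$, $\sigma\in\{\pm1\}^\Omega$, to get $R'$. Each sign change is linear, so $R'$ is convex. The form $q_r$ depends only on $\lambda^2$ and so is invariant, hence $q_r\le R'\le19K\,q_r$. A monomial with an odd exponent averages to zero, so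
$$R'(\lambda)=\sum_{x,y\in\Omega}b_{xy}\lambda_x^2\lambda_y^2,\qquad b_{xy}=b_{yx}.$$

**Step 2: all $b_{xy}\ge0$.** This is the only use of convexity. First, $b_{xx}=R'(e_x)\ge0$. For $x\ne y$ the function
$$s\mapsto R'(e_y+se_x)=b_{yy}+2b_{xy}s^2+b_{xx}s^4$$
is convex, so its second derivative at $s=0$, which is $4b_{xy}$, is nonnegative. (The same argument applied to $q_r$, with the negative brackets of Section 7, shows that $q_r$ itself is not convex.)

**Step 3: a counting inequality.** A form with nonnegative coefficients is a distribution of mass on pairs $(x,y)$, and we test it on indicators of slabs. Let $S_{d,a}=\{x\in\Omega:x_d=a\}$. The number of slabs containing both $x$ and $y$ is $N(x,y)$. The number of intersections $S_{d,a}\cap S_{d',b}$, $d<d'$, containing both is $\binom{N(x,y)}2$. For integers $N$ we have $N^2-3N+2=(N-1)(N-2)\ge0$, that is, $N\le1+\binom N2$. Hence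
$$\sum_{d,a}\mathbf 1_{S_{d,a}}(x)\mathbf 1_{S_{d,a}}(y)=N(x,y)\le1+\sum_{d<d'}\sum_{a,b}\mathbf 1_{S_{d,a}\cap S_{d',b}}(x)\,\mathbf 1_{S_{d,a}\cap S_{d',b}}(y).$$
Multiply by $b_{xy}\ge0$ and sum over $x,y$. For $\lambda=\mathbf 1_A$ we have $\lambda^2=\mathbf 1_A$ and $R'(\mathbf 1_A)=\sum_{x,y\in A}b_{xy}$, so
$$\sum_{d,a}R'(\mathbf 1_{S_{d,a}})\le R'(\mathbf 1)+\sum_{d<d'}\sum_{a,b}R'(\mathbf 1_{S_{d,a}\cap S_{d',b}}).$$
On the left use $R'\ge q_r$, on the right $R'\le19K\,q_r$, and $q_r(\mathbf 1_A)=Q(\mathbf 1_A)$:
$$\sum_{d,a}Q(\mathbf 1_{S_{d,a}})\le19K\Big[Q(\mathbf 1)+\sum_{d<d'}\sum_{a,b}Q(\mathbf 1_{S_{d,a}\cap S_{d',b}})\Big].\tag{5}$$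

**Step 4: the three quantities.** We compute both sides of (5), to see that the left is of order $r$ and the bracket of order $\log r$.

For a slab, the $d$-th variance term alone gives $Q(\mathbf 1_{S_{d,a}})\ge\mathbb E(\mathbf 1_{\{x_d=a\}}-\frac1n)^2=\frac1n(1-\frac1n)$. There are $rn$ slabs and $n\ge16$, so the left side of (5) is at least $r(1-\frac1n)\ge\frac{15}{16}r$.

For the constant function, the variance terms vanish and $Q(\mathbf 1)=\kappa+\Lambda\le1+2\log r$.

For $\mu=\mathbf 1_{S_{d,a}\cap S_{d',b}}$ we have $\mathbb E\mu=\mathbb E\mu^2=n^{-2}$. Next, $\mathbb E_d\mu=\frac1n\mathbf 1_{\{x_d=a\}}$, so the $d$-th variance term is $n^{-2}\cdot\frac1n(1-\frac1n)\le n^{-3}$, and similarly for $d'$. For the other indices $d''$ we have $\mathbb E_{d''}\mu=\mathbb E\mu$, which contributes nothing. Hence $Q(\mu)\le\kappa n^{-2}+\Lambda n^{-4}+2n^{-3}$. There are $\binom r2n^2\le\frac{r^2}2n^2$ such sets, and $n=r^2$, $\kappa=r^{-2}$, so their total is at most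
$$\frac{r^2}2\Big(\kappa+\Lambda n^{-2}+2n^{-1}\Big)=\frac12\Big(1+\frac{2\log r}{r^2}+2\Big)\le2 .$$

**Step 5: conclusion.** Now (5) gives $\frac{15}{16}r\le19K(3+2\log r)$, that is,
$$K\ge\frac{15}{304}\cdot\frac r{3+2\log r}\ge\frac r{21(3+2\log r)} .$$
This proves Proposition 3, and with it Theorem 1. $\square$

## 10. Degree four, bumps, convex bodies, and the class of $\ell_m$-sums

**Degree $4$ is optimal.** By Section 2 a separating polynomial of degree at most $3$ always yields a $C^\infty$, even Hilbertian, equivalent norm. Theorem 1 shows that degree $4$ does not suffice, even for homogeneous polynomials.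

**Bumps versus norms.** Let $\chi\in C^\infty(\mathbb R)$ have compact support and $\chi(0)=1$. For $X$ and $P$ as in Theorem 1, $\chi\circ P$ is $C^\infty$ with value $1$ at $0$, and its support is bounded because $P(x)\ge\frac1{19}\|x\|^4$. So $X$ is a separable reflexive space with a $C^\infty$ function of bounded nonempty support, but without a four times differentiable norm.

**No smooth convex bodies.** The space $X$ of Theorem 1 has no bounded closed convex set with $0$ in its interior whose Minkowski functional $p$ is four times Fréchet differentiable off $0$. Otherwise consider $N(x)=(p(x)^2+p(-x)^2)^{1/2}$. It is even and positively homogeneous, and it is subadditive because $p$ is subadditive and the Euclidean norm on $\mathbb R^2$ is monotone on nonnegative vectors. It is equivalent to $\|\cdot\|$ because the set is bounded with $0$ in its interior. As $p>0$ off $0$, $N$ would be an equivalent norm that is four times differentiable off $0$.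

**The class of $\ell_m$-sums.** For $m$ even and $X=(\bigoplus Z_i)_m$ with each $Z_i$ occurring infinitely often, a norm as in (c) of Theorem 2 is $C^\infty$ off $0$, and a $C^\infty$ norm satisfies (a). So within this class the existence of an $m$ times differentiable norm, of a $C^\infty$ norm, and of a norm whose $m$-th power is a polynomial are all equivalent.
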